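\title{A $G_\delta$ set of uniqueness not covered by countably many closed sets of uniqueness}

\begin{abstract}
We show that there is a $G_\delta$ set of uniqueness for trigonometric series that is not contained in a countable union of closed sets of uniqueness. Call a closed subset $E$ of the circle unbalanced if, near each of its points $x$, the distances from $x$ to points of $E$ on the left and on the right are never close in ratio. We prove that a subset of an unbalanced closed set is a set of uniqueness as soon as all its closed subsets are, and that the Cantor set of constant ratio $2/7$ is an unbalanced set of multiplicity. A theorem of Debs and Saint Raymond then gives the example. The same method shows, with no geometric hypothesis, that a set all of whose closed subsets are sets of uniqueness is a set of uniqueness for series whose two ends are summed independently.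
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\mathbb T=\mathbb R/2\pi\mathbb Z$. For a trigonometric series $S=\sum_{n\in\mathbb Z}c_ne^{inx}$ with arbitrary complex coefficients, write $S_N(x)=\sum_{|n|\le N}c_ne^{inx}$ for its symmetric partial sums. A set $E\subseteq\mathbb T$ is a \emph{set of uniqueness}, or \emph{U-set}, if the only series with $S_N(x)\to0$ for every $x\in\mathbb T\setminus E$ is the series with all $c_n=0$. Otherwise $E$ is a \emph{set of multiplicity}, or \emph{M-set}. Thus a U-set is a set too small to hide a nonzero series, and a subset of a U-set is a U-set. The empty set is a U-set, and a closed set of positive Lebesgue measure is an M-set (Proposition~\ref{prop:closedM}); so closed U-sets are null, but the Cantor set of Theorem~\ref{thm:cantor} below is a null M-set.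

For closed sets the notion is linear: a closed set is an M-set exactly when it supports a nonzero distribution whose Fourier coefficients tend to $0$ (Proposition~\ref{prop:closedM}). It is therefore natural to ask how far the closed U-sets determine the Borel ones. Let $U$ be the family of closed U-sets, and let $U^{\mathrm{int}}$ be the family of all sets $G\subseteq\mathbb T$ whose closed subsets all belong to $U$. Every U-set belongs to $U^{\mathrm{int}}$. Null sets suggest what to expect. From inside, closed sets decide everything: a Borel set is null as soon as its closed subsets are. From outside they do not: a dense $G_\delta$ null set cannot be covered by countably many closed null sets, because these are nowhere dense and the Baire category theorem applies. By analogy one would guess that the following question, which has been posed as an open problem, has the answer yes.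

\medskip
\noindent\textbf{Question.} \emph{Is there a $G_\delta$ set of uniqueness, or at least a Borel one, that is not contained in the union of countably many closed sets of uniqueness?}
\medskip

With $U^{\mathrm{int}}$ in place of uniqueness, the answer is given by the following theorem, which we use as stated.

\begin{theorem}[Debs--Saint Raymond \cite{DSR}]\label{thm:DSR}
If $E$ is a closed set of multiplicity, then there is a $G_\delta$ set $G\subseteq E$ with $G\in U^{\mathrm{int}}$ that is not contained in the union of countably many closed sets of uniqueness.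
\end{theorem}

A set $G$ given by this theorem is either a U-set, and then it answers the Question, or an M-set that contains no closed M-set. We show that the second alternative is impossible inside closed sets with the following asymmetry.

\begin{definition}\label{def:unbalanced}
A closed set $E\subseteq\mathbb T$ is \emph{unbalanced at} $x\in E$ if there are $\gamma>0$ and $r\in(0,1]$ such that
\[
0<s,s'\le r,\quad x+s\in E,\quad x-s'\in E\quad\Longrightarrow\quad |\log(s/s')|\ge\gamma .
\]
It is \emph{unbalanced} if it is unbalanced at every $x\in E$, with $\gamma$ and $r$ allowed to depend on $x$.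
\end{definition}

For example, $\{0\}\cup\{2^{-j}:j\ge1\}\cup\{-3\cdot2^{-j}:j\ge1\}$ is unbalanced: at $0$ the ratios $s/s'$ have the form $2^k/3$, so $\gamma=\log\frac43$ works, and the other points are isolated. The set $\{0\}\cup\{\pm2^{-j}:j\ge1\}$ is not unbalanced at $0$. An unbalanced set has measure zero. Indeed, by the Lebesgue density theorem a set $E$ of positive measure has a point $x\in E$ of density $1$; then $E\cap(2x-E)$ also has density $1$ at $x$, so there are arbitrarily small $s>0$ with $x+s\in E$ and $x-s\in E$, and the definition fails with $s'=s$.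

In the next statement the support of a series with $c_n\to0$ is its support as a distribution, recalled in Section~\ref{sec:PF}.

\begin{theorem}\label{thm:inner}
Let $E\subseteq\mathbb T$ be closed and unbalanced.
\begin{itemize}
\item[(a)] Let $S=\sum c_ne^{inx}\ne0$, with $c_n\to0$, be supported in $E$. Then the set $\{x\in E:\sup_N|S_N(x)|=\infty\}$ contains a closed set of multiplicity.
\item[(b)] For every set $G\subseteq E$, with no definability assumed, $G$ is a set of uniqueness if and only if $G\in U^{\mathrm{int}}$.
\end{itemize}
\end{theorem}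

\begin{theorem}\label{thm:cantor}
Let $\xi=2/7$ and
\[
E_0=\Bigl\{\sum_{j\ge1}\epsilon_j(1-\xi)\xi^{j-1}:\epsilon_j\in\{0,1\}\Bigr\}\subseteq[0,1]\subseteq\mathbb T .
\]
Then $E_0$ is a closed unbalanced set of multiplicity. Hence the set $G\subseteq E_0$ given by Theorem~\ref{thm:DSR} is a $G_\delta$ set of uniqueness that is not contained in a countable union of closed sets of uniqueness.
\end{theorem}

This answers the Question in the affirmative. Inside an unbalanced set the phenomenon even characterizes multiplicity.

\begin{theorem}\label{thm:char}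
A closed subset $E'$ of a closed unbalanced set is a set of multiplicity if and only if it contains a $G_\delta$ set of uniqueness that is not covered by countably many closed sets of uniqueness.
\end{theorem}

The geometric hypothesis compensates for the symmetry of the partial sums. If the two ends of the series are summed independently, which is a stronger assumption on the series, no such hypothesis is needed.

\begin{theorem}\label{thm:free}
Let $G\subseteq\mathbb T$ be an arbitrary set with $G\in U^{\mathrm{int}}$. If $\sum_{n=-M}^{N}c_ne^{inx}\to0$ as $M,N\to\infty$ independently, for every $x\notin G$, then $c_n=0$ for all $n$.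
\end{theorem}

\subsection*{The method}
Suppose $S\ne0$ and $S_N\to0$ off $G$. The closed sets $W_n=\{x:\sup_N|S_N(x)|\le n\}$ cover the complement of $G$. We multiply $S$ by a smooth function vanishing near $W_1$, then by one vanishing near $W_2$, and so on, each time changing the coefficients very little. The limit is a nonzero series whose support misses every $W_n$; this support is a closed M-set inside $G$. That the changes can be made small is proved by duality (Section~\ref{sec:extract}), and the duality argument needs one bound at the points $x\in W_n$: the pairings of $S$ with the modulated bumps $e^{ik(y-x)}K(y-x)$ must be bounded uniformly in the frequency $k$ and in the width of the bump $K$. Bounded one-sided sums give this bound at once, which proves Theorem~\ref{thm:free} (Section~\ref{sec:free}). Bounded symmetric sums control only test functions that are even about $x$. When the support of $S$ is unbalanced at $x$, a test function can be replaced by an even one that agrees with it near the support, at a bounded cost (Section~\ref{sec:sym}). Section~\ref{sec:inner} derives Theorems~\ref{thm:inner}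 and~\ref{thm:char}, and Section~\ref{sec:cantor} treats the Cantor set. Apart from Theorem~\ref{thm:DSR} we use only textbook facts, recalled where they enter.

\section{Pseudofunctions and their means}\label{sec:PF}

\subsection*{The pairing and the support}
Let $\hat f(n)=\frac1{2\pi}\int_{\mathbb T}f(y)e^{-iny}\,dy$. Let $A$ be the algebra of continuous functions with $\|f\|_A=\sum|\hat f(n)|<\infty$. Then $\|fh\|_A\le\|f\|_A\|h\|_A$, the algebra $A$ is closed under complex conjugation, and multiplication by $e^{iky}$ preserves $\|\cdot\|_A$ because it only shifts the coefficients. Let $PF$, the space of \emph{pseudofunctions}, consist of the series $S=\sum c_ne^{inx}$ with $c_n\to0$ as $|n|\to\infty$, normed by $\|S\|=\sup|c_n|$. Thus $PF$ is $c_0(\mathbb Z)$, it is complete, and its dual $\ell^1(\mathbb Z)$ is identified with $A$ through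
\[
\langle S,f\rangle=\sum_nc_n\hat f(-n).
\]
By the Riemann--Lebesgue lemma, the Fourier series of a function $\psi\in L^1(\mathbb T)$ is a pseudofunction, and then $\langle\psi,f\rangle=\frac1{2\pi}\int\psi f$. For $f\in A$ let $fS$ be the series with coefficients $\sum_k\hat f(k)c_{n-k}$. These tend to $0$ by dominated convergence, $\|fS\|\le\|f\|_A\|S\|$, and interchanging absolutely convergent sums gives $\langle fS,h\rangle=\langle S,fh\rangle$ for $h\in A$.

We say that $S$ \emph{vanishes on} an open set $O$ if $\langle S,\varphi\rangle=0$ for every $\varphi\in C^\infty(\mathbb T)$ with $\operatorname{supp}\varphi\subseteq O$. By a partition of unity, $S$ vanishes on the union of all such $O$; the complement of this union is $\operatorname{supp}S$. If $\operatorname{supp}S=\emptyset$, then $c_n=\langle S,e^{-iny}\rangle=0$ for all $n$. ``Near a set'' always means ``on an open set containing it''. Two properties are used throughout: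
\begin{gather}
f\in A,\ f=0\text{ near }\operatorname{supp}S\quad\Longrightarrow\quad\langle S,f\rangle=0\text{ and }fS=0,\label{eq:near}\\
\operatorname{supp}(fS)\subseteq\operatorname{supp}f\cap\operatorname{supp}S\qquad(f\in A).\label{eq:suppprod}
\end{gather}
For \eqref{eq:near}, convolve $f$ with smooth functions $\phi_\varepsilon\ge0$ supported in $(-\varepsilon,\varepsilon)$ with $\hat\phi_\varepsilon(0)=1$. The convolutions are smooth, their supports miss $\operatorname{supp}S$ for small $\varepsilon$, and they converge to $f$ in $A$ because $|\hat\phi_\varepsilon(n)|\le1$ and $\hat\phi_\varepsilon(n)\to1$. So $\langle S,f\rangle=0$, and applying this to $fh$, $h\in A$, gives $fS=0$. For \eqref{eq:suppprod}, if $\operatorname{supp}\varphi$ misses $\operatorname{supp}f$ or $\operatorname{supp}S$, then $f\varphi$ vanishes near $\operatorname{supp}S$, and $\langle fS,\varphi\rangle=\langle S,f\varphi\rangle=0$.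

Two elementary estimates will serve several times. The second says that the $A$-norm of a bump depends on its height and its relative slope, not on its width.

\begin{lemma}\label{lem:null}
Let $b_n\to0$ as $|n|\to\infty$. Let $w_n(\tau)$ be defined for small $\tau>0$, with $\sum_n|w_n(\tau)|\le C$ for all $\tau$ and $w_n(\tau)\to0$ as $\tau\to0$ for each $n$. Then $\sum_nb_nw_n(\tau)\to0$ as $\tau\to0$.
\end{lemma}

\begin{proof}
For every $N$ the sum is at most $\sum_{|n|\le N}|b_n||w_n(\tau)|+C\sup_{|n|>N}|b_n|$ in modulus. Let $\tau\to0$, then $N\to\infty$.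
\end{proof}

\begin{lemma}\label{lem:bump}
Every Lipschitz function $u$ on $\mathbb T$ belongs to $A$. If $u$ vanishes outside an arc of length $4\tau$ with $0<\tau<1$, then $\|u\|_A\le2\bigl(\|u\|_\infty+\tau\|u'\|_\infty\bigr)$.
\end{lemma}

\begin{proof}
The function $u$ is absolutely continuous, $u'\in L^\infty$, and $\widehat{u'}(n)=in\hat u(n)$. Let $\|\cdot\|_2$ be the norm of $L^2(dy/2\pi)$ and let $L\ge1$ be an integer. The Cauchy--Schwarz inequality on $|n|\le L$ and on $|n|>L$, with Parseval's identity and $\sum_{|n|>L}n^{-2}\le2/L$, gives
\[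
\|u\|_A\le(2L+1)^{1/2}\|u\|_2+(2/L)^{1/2}\|u'\|_2<\infty .
\]
In the second statement take $L=\lceil1/\tau\rceil$, so that $2L+1\le5/\tau$ and $2/L\le2\tau$. Since $\|u\|_2^2\le\frac{2\tau}{\pi}\|u\|_\infty^2$ and $\|u'\|_2^2\le\frac{2\tau}{\pi}\|u'\|_\infty^2$, the two terms are at most $(10/\pi)^{1/2}\|u\|_\infty$ and $(4/\pi)^{1/2}\tau\|u'\|_\infty$.
\end{proof}

\subsection*{The means $R_tS$}
Partial sums are hard to relate to the support of $S$. We pass to averages against a kernel with small support. Let $\kappa(u)=(\sin u/u)^2$, $\kappa(0)=1$. This function is smooth and even, and $|\kappa'(u)|\le u^{-2}+2|u|^{-3}$, so $\operatorname{Var}\kappa=\int_{\mathbb R}|\kappa'|$ is finite, and $\sum_j|\kappa(u_j)-\kappa(u_{j+1})|\le\operatorname{Var}\kappa$ for every monotone sequence $(u_j)$. For $0<t<1$ let $K_t$ be the triangle function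
\[
K_t(y)=\frac\pi t\Bigl(1-\frac{|y|}{2t}\Bigr)_+\qquad(|y|\le\pi),
\]
for which $\hat K_t(n)=\kappa(nt)$, and let $K_t^x(y)=K_t(y-x)$. For $S\in PF$ put
\[
R_tS(x)=\langle S,K_t^x\rangle=\sum_nc_n\kappa(nt)e^{inx}.
\]
Since $K_t^x$ is supported in $[x-2t,x+2t]$, property \eqref{eq:near} gives
\begin{equation}\label{eq:off}
x\notin\operatorname{supp}S\quad\Longrightarrow\quad R_tS(x)=0\text{ for all small }t.
\end{equation}
The means are also second difference quotients. The function
\[
F_S(x)=\frac{c_0x^2}2-\sum_{n\ne0}\frac{c_n}{n^2}e^{inx}
\]
is continuous on $\mathbb R$, and the identity $e^{2int}+e^{-2int}-2=-4\sin^2nt$ gives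
\begin{equation}\label{eq:second}
R_tS(x)=\frac{F_S(x+2t)+F_S(x-2t)-2F_S(x)}{(2t)^2}.
\end{equation}

The next lemma is the only way in which symmetric partial sums enter the estimates. Note that it applies to even test functions only.

\begin{lemma}\label{lem:abel}
Let $S\in PF$, $x\in\mathbb T$, and $|S_N(x)|\le B$ for all $N\ge0$.
\begin{itemize}
\item[(a)] If $f\in A$ and $f(x+y)=\sum a_ne^{iny}$ is an even function of $y$, then $\langle S,f\rangle=\sum_{n\ge0}(a_n-a_{n+1})S_n(x)$. Consequently $|\langle S,f\rangle|\le B\,\|f(x+y)(1-e^{-iy})\|_A$.
\item[(b)] $|R_tS(x)|\le B\operatorname{Var}\kappa$ for $0<t<1$.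
\item[(c)] If $S_N(x)\to0$, then $R_tS(x)\to0$ as $t\to0$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) We have $\hat f(-n)=a_{-n}e^{inx}=a_ne^{inx}$, so
\[
\sum_{|n|\le N}c_n\hat f(-n)=a_0S_0(x)+\sum_{n=1}^Na_n\bigl(S_n(x)-S_{n-1}(x)\bigr)=\sum_{n=0}^{N-1}(a_n-a_{n+1})S_n(x)+a_NS_N(x),
\]
and $a_NS_N(x)\to0$. The number $a_n-a_{n+1}$ is the $n$-th coefficient of $f(x+y)(1-e^{-iy})$. For (b) and (c) take $f=K_t^x$, so that $a_n=\kappa(nt)$ and $\sum_{n\ge0}|a_n-a_{n+1}|\le\operatorname{Var}\kappa$. This gives (b), and (c) follows from Lemma~\ref{lem:null} with $b_n=S_n(x)$, since $\kappa(nt)-\kappa((n+1)t)\to0$ for each $n$.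
\end{proof}

Conversely, information on the means gives information on the support. The hypothesis we shall have is a bound on $R_tS(y)$ for $t$ below a threshold that depends on $y$; convexity makes the bound uniform.

\begin{lemma}\label{lem:convex}
Let $F$ be real and continuous on an open interval $I$, and suppose that $\liminf_{s\to0}s^{-2}\bigl(F(x+s)+F(x-s)-2F(x)\bigr)\ge0$ for every $x\in I$. Then $F$ is convex.
\end{lemma}

\begin{proof}
Let $\varepsilon>0$. If $F+\varepsilon x^2$ were not convex, its graph would rise above a chord: for some $[a,b]\subseteq I$ and some affine $\ell$, the function $F+\varepsilon x^2-\ell$ would vanish at $a$ and $b$ and have a positive maximum at a point of $(a,b)$. At that point its second differences are $\le0$ for small $s$, while the lower limit of the quotients is at least $2\varepsilon$. So $F+\varepsilon x^2$ is convex, and we let $\varepsilon\to0$.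
\end{proof}

\begin{lemma}\label{lem:vanish}
Let $S\in PF$, let $J$ be an open arc and $M\ge0$. Suppose that $\limsup_{t\to0}|R_tS(y)|\le M$ for every $y\in J$ and that $R_tS(y)\to0$ for almost every $y\in J$. Then $S$ vanishes on $J$. In particular, if $R_tS(y)\to0$ at every point of an open set $O$, then $S$ vanishes on $O$; if $O=\mathbb T$, then $S=0$.
\end{lemma}

\begin{proof}
Regard $J$ as an interval of $\mathbb R$, and let $F$ be the real or the imaginary part of $F_S$. The second difference quotients of $\frac M2x^2$ equal $M$, so by \eqref{eq:second} and Lemma~\ref{lem:convex} both functions $\frac M2x^2\pm F$ are convex on $J$. Second differences of convex functions are nonnegative; hence $|R_tS(y)|\le2M$ whenever $[y-2t,y+2t]\subseteq J$. Let $\varphi\in C^\infty$ have support in $J$. For small $t$ this bound holds on all of $\operatorname{supp}\varphi$, and two applications of dominated convergence give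
\[
\langle S,\varphi\rangle=\lim_{t\to0}\sum_nc_n\kappa(nt)\hat\varphi(-n)=\lim_{t\to0}\frac1{2\pi}\int\varphi(y)R_tS(y)\,dy=0 .
\]
The last sentence follows by taking $M=0$ on arcs contained in $O$.
\end{proof}

\subsection*{Smooth multipliers and closed M-sets}
For $M,N\ge0$ write $S_{M,N}(x)=\sum_{n=-M}^Nc_ne^{inx}$, so that $S_N=S_{N,N}$.

\begin{lemma}\label{lem:smooth}
Let $g\in C^\infty(\mathbb T)$ and $S\in PF$. For all $x$ and all $M,N\ge0$,
\[
|(gS)_{M,N}(x)-g(x)S_{M,N}(x)|\le2\|S\|\sum_k|k|\,|\hat g(k)|,
\]
and the left side tends to $0$ as $M,N\to\infty$.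
\end{lemma}

\begin{proof}
Put $d_m=c_me^{imx}$. Then
\[
(gS)_{M,N}(x)-g(x)S_{M,N}(x)=\sum_k\hat g(k)e^{ikx}\Bigl(\sum_{m=-M-k}^{N-k}d_m-\sum_{m=-M}^{N}d_m\Bigr).
\]
After cancellation the bracket consists of at most $2|k|$ terms $\pm d_m$, each with $m$ within $|k|$ of $-M$ or of $N$. So it is at most $2|k|\,\|S\|$ in modulus, and for fixed $k$ it tends to $0$ as $M,N\to\infty$ because $c_m\to0$. Dominated convergence in $k$ finishes the proof.
\end{proof}

\begin{proposition}\label{prop:closedM}
\begin{itemize}
\item[(a)] If $S\in PF$ and $x\notin\operatorname{supp}S$, then $S_N(x)\to0$.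
\item[(b)] Let $E\ne\mathbb T$ be closed, and let $S=\sum c_ne^{inx}$ be any series with $S_N(x)\to0$ for all $x\notin E$. Then $S\in PF$ and $\operatorname{supp}S\subseteq E$.
\item[(c)] A closed set is an M-set if and only if it contains the support of a nonzero pseudofunction. The empty set is a U-set, and a closed set of positive measure is an M-set.
\end{itemize}
\end{proposition}

\begin{proof}
(a) Take $g\in C^\infty$ with $g(x)=1$ and $g=0$ near $\operatorname{supp}S$. Then $gS=0$ by \eqref{eq:near}, and Lemma~\ref{lem:smooth} gives $S_N(x)\to0$.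

(b) On the nonempty open set $\mathbb T\setminus E$ we have $c_ne^{inx}+c_{-n}e^{-inx}=S_n(x)-S_{n-1}(x)\to0$. By Egorov's theorem, pointwise convergence on a set of finite positive measure is uniform on a subset $H$ with $|H|>0$. Expanding the square and using $2|c_n||c_{-n}|\le|c_n|^2+|c_{-n}|^2$, we get
\[
\int_H|c_ne^{inx}+c_{-n}e^{-inx}|^2\,dx\ge\Bigl(|H|-\Bigl|\int_He^{2inx}\,dx\Bigr|\Bigr)\bigl(|c_n|^2+|c_{-n}|^2\bigr).
\]
The left side tends to $0$, and $\int_He^{2inx}\,dx\to0$ by the Riemann--Lebesgue lemma. So $S\in PF$. By Lemma~\ref{lem:abel}(c), $R_tS\to0$ on $\mathbb T\setminus E$, and Lemma~\ref{lem:vanish} shows that $S$ vanishes there.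

(c) One direction is (a). The other is (b) if the set is not $\mathbb T$, and $\mathbb T$ supports the constant series $1$. A nonzero pseudofunction has nonempty support. If $L$ is closed and $|L|>0$, the indicator function $1_L$ is a nonzero pseudofunction supported in $L$.
\end{proof}

\section{Pushing the support away from closed sets}\label{sec:extract}

Let $S\in PF$ and let $W$ be a closed set on which the means of $S$ are bounded. We want $f\in C^\infty$ vanishing near $W$ with $\|S-fS\|$ small. By the Hahn--Banach theorem, a vector lies in the closure of a subspace if and only if every bounded functional that annihilates the subspace annihilates the vector. So we are handed a function $h\in A$ that annihilates all such $fS$, and must show $\langle S,h\rangle=0$. We shall see that $h$ vanishes \emph{on} $\operatorname{supp}S$, whereas \eqref{eq:near} needs vanishing \emph{near} it. To close the gap we would like to know that $R_t(hS)(x)$ behaves like $h(x)R_tS(x)$. For smooth $h$ this is the analogue of Lemma~\ref{lem:smooth}, where the $k$-th frequency of the multiplier costs a factor $|k|$.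 Our $h$ satisfies only $\sum|\hat h(k)|<\infty$, so the cost must be bounded uniformly in $k$. This is the content of the next definition.

\begin{definition}\label{def:good}
A point $x\in\mathbb T$ is \emph{good} for $S\in PF$ if, for some $t_x\in(0,1)$,
\[
\sup_{k\in\mathbb Z,\ 0<t<t_x}\bigl|\langle S,e^{ik(y-x)}K_t^x(y)\rangle\bigr|<\infty .
\]
\end{definition}

The coefficient of index $-n$ of $e^{ik(y-x)}K_t^x(y)$ is $e^{inx}\kappa((n+k)t)$, so
\begin{equation}\label{eq:shift}
P_{k,t}(x):=\langle S,e^{ik(y-x)}K_t^x(y)\rangle=\sum_nc_ne^{inx}\kappa((n+k)t),\qquad P_{0,t}(x)=R_tS(x).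
\end{equation}
Goodness thus says that the smoothed block sums of the series at $x$ stay bounded wherever the block is centered.

\begin{lemma}\label{lem:mult}
If $x$ is good for $S\in PF$ and $h\in A$, then $R_t(hS)(x)-h(x)R_tS(x)\to0$ as $t\to0$.
\end{lemma}

\begin{proof}
The expansion $hK_t^x=\sum_k\hat h(k)e^{ikx}\,e^{ik(y-x)}K_t^x$ converges in $A$, so
\[
R_t(hS)(x)-h(x)R_tS(x)=\sum_k\hat h(k)e^{ikx}\bigl(P_{k,t}(x)-P_{0,t}(x)\bigr).
\]
By goodness the brackets are bounded uniformly in $k$ and $t<t_x$, so by dominated convergence it suffices to show that each bracket tends to $0$. By \eqref{eq:shift} it equals $\sum_nc_ne^{inx}[\kappa((n+k)t)-\kappa(nt)]$. Each difference of values of $\kappa$ tends to $0$ as $t\to0$, and splitting $n$ into residue classes modulo $|k|$ gives $\sum_n|\kappa((n+k)t)-\kappa(nt)|\le|k|\operatorname{Var}\kappa$. Lemma~\ref{lem:null} applies because $c_n\to0$.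
\end{proof}

Where $h$ does not vanish we divide by it. Recall Wiener's theorem: if $H\in A$ has no zero on $\mathbb T$, then $1/H\in A$.

\begin{lemma}\label{lem:divide}
Let $h\in A$, let $J$ be an open arc on which $h$ has no zero, and let $p\in C^\infty$ with $\operatorname{supp}p\subseteq J$. Then $p=qh$ for some $q\in A$ that vanishes off $\operatorname{supp}p$.
\end{lemma}

\begin{proof}
Let $\chi\in C^\infty$ with $0\le\chi\le1$, $\operatorname{supp}\chi\subseteq J$ and $\chi=1$ on $\operatorname{supp}p$. Then $H=h\bar h+1-\chi\in A$ is strictly positive: where $\chi=1$ we are in $J$ and $h\ne0$. So $q=p\bar h/H\in A$. On $\operatorname{supp}p$ we have $H=h\bar h$ and hence $qh=p$; off $\operatorname{supp}p$ both $q$ and $p$ vanish.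
\end{proof}

\begin{lemma}\label{lem:approx}
Let $S\in PF$ and let $W\subseteq\mathbb T$ be closed. Suppose that
\begin{itemize}
\item[(1)] $R_tS(x)\to0$ for almost every $x\in\mathbb T$;
\item[(2)] $M=\sup\{|R_tS(x)|:x\in W,\ 0<t<1\}<\infty$;
\item[(3)] every $x\in W$ is good for $S$.
\end{itemize}
Then for every $\varepsilon>0$ there is $f\in C^\infty$ with $f=0$ near $W$ and $\|S-fS\|<\varepsilon$.
\end{lemma}

\begin{proof}
The set $Z=\{fS:f\in C^\infty,\ f=0\text{ near }W\}$ is a linear subspace of $PF$. Let $h\in A$ annihilate $Z$; we must show that $\langle S,h\rangle=0$. Put $T=hS$. If $f\in C^\infty$ vanishes near $W$, then $\langle T,f\rangle=\langle S,hf\rangle=\langle fS,h\rangle=0$. Hence $\operatorname{supp}T\subseteq W$.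

\emph{Step 1: $h=0$ on $\operatorname{supp}S$.} Let $h(x)\ne0$, and let $J\ni x$ be an open arc on which $h$ has no zero. If $p\in C^\infty$ has support in $J\setminus W$, write $p=qh$ as in Lemma~\ref{lem:divide}. Then $q$ vanishes off $\operatorname{supp}p$, hence near $W\supseteq\operatorname{supp}T$, and $\langle S,p\rangle=\langle S,hq\rangle=\langle T,q\rangle=0$ by \eqref{eq:near}. So $S$ vanishes on $J\setminus W$, and by \eqref{eq:off} the means $R_tS(y)$ vanish for small $t$ at each $y\in J\setminus W$. At points of $J\cap W$ they are bounded by $M$. With (1), Lemma~\ref{lem:vanish} shows that $S$ vanishes on $J$. Thus $x\notin\operatorname{supp}S$.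

\emph{Step 2: $T=0$.} By Lemma~\ref{lem:vanish} it suffices to show that $R_tT(x)\to0$ for every $x$. Off $\operatorname{supp}T$ this is \eqref{eq:off}. If $x\in\operatorname{supp}T$, then $x\in W\cap\operatorname{supp}S$ by \eqref{eq:suppprod}, so $x$ is good for $S$ and $h(x)=0$, and Lemma~\ref{lem:mult} gives $R_tT(x)\to0$.

Therefore $\langle S,h\rangle=\langle T,1\rangle=0$.
\end{proof}

Hypotheses (1) and (2) are used only in Step 1, and (3) only in Step 2. Hypothesis (1) cannot be dropped: for $S=1$ and $W=\mathbb T$ we have $P_{k,t}(x)=\kappa(kt)\in[0,1]$, so (2) and (3) hold, but the only $f$ vanishing near $W$ is $0$.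

To iterate the lemma we need its hypotheses for every smooth multiple of $S$.

\begin{proposition}\label{prop:extract}
Let $0\ne S\in PF$ with $S_N(x)\to0$ for almost every $x$. Let $W_1,W_2,\dots$ be closed sets such that, for every $g\in C^\infty(\mathbb T)$ and every $n$,
\begin{itemize}
\item[(i)] $\sup\{|R_t(gS)(x)|:x\in W_n,\ 0<t<1\}<\infty$;
\item[(ii)] every $x\in W_n$ is good for $gS$.
\end{itemize}
Then $\operatorname{supp}S\setminus\bigcup_nW_n$ contains the support of a nonzero pseudofunction, and hence a closed M-set.
\end{proposition}

\begin{proof}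
For $g\in C^\infty$, Lemma~\ref{lem:smooth} gives $(gS)_N\to0$ almost everywhere, and Lemma~\ref{lem:abel}(c) gives $R_t(gS)\to0$ almost everywhere. So Lemma~\ref{lem:approx} applies to $gS$ and $W_n$ for all $g$ and $n$. Put $S^{(0)}=S$. Given $S^{(j-1)}$, a smooth multiple of $S$, choose $f_j\in C^\infty$ vanishing near $W_j$ such that $S^{(j)}=f_jS^{(j-1)}$ satisfies $\|S^{(j)}-S^{(j-1)}\|<2^{-j-1}\|S\|$. The sequence converges in $PF$ to some $S^{(\infty)}$ with $\|S^{(\infty)}-S\|\le\frac12\|S\|$, so $S^{(\infty)}\ne0$. By \eqref{eq:suppprod} the supports of the $S^{(j)}$ decrease and $\operatorname{supp}S^{(j)}\cap W_j=\emptyset$. If $\varphi\in C^\infty$ has support disjoint from $\operatorname{supp}S^{(j)}$, then $\langle S^{(i)},\varphi\rangle=0$ for all $i\ge j$, and so $\langle S^{(\infty)},\varphi\rangle=0$. Hence $\operatorname{supp}S^{(\infty)}\subseteq\bigcap_j\operatorname{supp}S^{(j)}\subseteq\operatorname{supp}S\setminus\bigcup_nW_n$. This support is a closed M-set by Proposition~\ref{prop:closedM}(c).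
\end{proof}

\section{Independent summation of the two ends}\label{sec:free}

Everything now depends on verifying goodness. When the sums $S_{M,N}(x)$ are bounded, this is a summation by parts on each half of the series.

\begin{lemma}\label{lem:onesided}
Let $S\in PF$ and $|S_{M,N}(x)|\le B$ for all $M,N\ge0$. Then $|P_{k,t}(x)|\le3B\operatorname{Var}\kappa$ for all $k\in\mathbb Z$ and $0<t<1$. In particular $x$ is good for $S$.
\end{lemma}

\begin{proof}
Put $d_m=c_me^{imx}$ and $b_m=\kappa((m+k)t)$, so that $P_{k,t}(x)=\sum_md_mb_m$ and $b_m\to0$ as $|m|\to\infty$. The sums $D_N=\sum_{m=0}^Nd_m=S_{0,N}(x)$ are bounded by $B$, so $\sum_{m\ge0}d_mb_m=\sum_{m\ge0}(b_m-b_{m+1})D_m$ has modulus at most $B\operatorname{Var}\kappa$. The sums $D'_M=\sum_{m=1}^Md_{-m}=S_{M,0}(x)-S_{0,0}(x)$ are bounded by $2B$, so $\sum_{m\ge1}d_{-m}b_{-m}=\sum_{m\ge1}(b_{-m}-b_{-m-1})D'_m$ has modulus at most $2B\operatorname{Var}\kappa$.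
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:free}]
Let $D\subseteq G$ be the set of $x$ at which $S_{M,N}(x)$ does not tend to $0$. Its complement is $\bigcap_{l}\bigcup_{K}\bigcap_{M,N\ge K}\{|S_{M,N}|\le1/l\}$, so $D$ is Borel. Closed subsets of $D$ are closed subsets of $G$, hence U-sets, hence null by Proposition~\ref{prop:closedM}(c). By inner regularity of Lebesgue measure $|D|=0$; in particular $S_N\to0$ almost everywhere.

Let $x\notin D$. The differences $S_{M,N}(x)-S_{M,N'}(x)$ and $S_{M,N}(x)-S_{M',N}(x)$ are small when all indices are large, so the one-sided series $\sum_{n\ge0}c_ne^{inx}$ and $\sum_{n\le0}c_ne^{inx}$ both converge. It follows that $S\in PF$, since such an $x$ exists, and that $S_{M,N}(x)=S_{M,0}(x)+S_{0,N}(x)-c_0$ is bounded over all $M,N\ge0$. Thus the closed sets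
\[
W_n=\{x\in\mathbb T:|S_{M,N}(x)|\le n\text{ for all }M,N\ge0\}
\]
cover $\mathbb T\setminus D$, and $\mathbb T\setminus\bigcup_nW_n\subseteq G$. For $g\in C^\infty$, Lemma~\ref{lem:smooth} bounds $|(gS)_{M,N}(x)|$ uniformly in $x\in W_n$ and $M,N\ge0$. Lemma~\ref{lem:onesided} applied to $gS$ gives hypothesis (ii) of Proposition~\ref{prop:extract} and, with $k=0$, hypothesis (i). If $S\ne0$, the proposition produces a closed M-set inside $G$, contrary to $G\in U^{\mathrm{int}}$.
\end{proof}

\section{Symmetric sums at unbalanced points}\label{sec:sym}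

Symmetric partial sums at $x$ are blind to the part of $S$ that is odd about $x$, and alone they do not give goodness.

\begin{example}\label{ex:odd}
Let $c_0=0$ and $c_n=\operatorname{sgn}(n)|n|^{-1/2}$. Then $S_N(0)=0$ for all $N$, but $0$ is not good for $S$. Take $m\ge2$, $k=-m$ and $t=\pi/(2m)$. By \eqref{eq:shift},
\[
P_{k,t}(0)=\sum_{n\ge1}n^{-1/2}\bigl[\kappa((n-m)t)-\kappa((n+m)t)\bigr].
\]
The two arguments differ by $\pi$, so $\kappa((n+m)t)=\bigl(\frac{n-m}{n+m}\bigr)^2\kappa((n-m)t)$ and every bracket is nonnegative. For $m\le n\le2m$ we have $0\le(n-m)t\le\pi/2$ and $\frac{n-m}{n+m}\le\frac13$, so the bracket is at least $\frac89(2/\pi)^2>\frac13$. Hence $P_{k,t}(0)\ge\frac13m(2m)^{-1/2}\to\infty$ while $t\to0$.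
\end{example}

An asymmetric support removes this blindness.

\begin{proposition}\label{prop:good}
Let $E$ be closed and unbalanced at $x\in E$, with constants $\gamma$ and $r$. Let $S\in PF$ with $\operatorname{supp}S\subseteq E$ and $|S_N(x)|\le B$ for all $N\ge0$. Then
\[
|P_{k,t}(x)|\le12\pi\,(2+1/\gamma)\,B\qquad(k\in\mathbb Z,\ 0<t<r/2).
\]
In particular $x$ is good for $S$.
\end{proposition}

The proof occupies the rest of this section. Replacing $c_n$ by $c_ne^{inx}$ and $E$ by $E-x$, we may assume $x=0$. We identify $\mathbb T$ with $(-\pi,\pi]$ and fix $k\in\mathbb Z$ and $0<t<r/2$.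

\subsection*{Removing the point $0$}
We are going to treat the two sides of $0$ differently, so we first cut out a small neighborhood of $0$. For $0<\rho<t$ let $\eta_\rho$ be the even function that is $0$ for $|y|\le\rho/2$, is $1$ for $|y|\ge\rho$, and is linear in $|y|$ in between, and put
\[
f(y)=e^{iky}K_t(y)\eta_\rho(y).
\]
We claim that $\langle S,f\rangle\to P_{k,t}(0)$ as $\rho\to0$. The difference is the pairing of $S$ with $w_\rho=e^{iky}K_t(1-\eta_\rho)$. The function $1-\eta_\rho$ has height $1$, slope at most $2/\rho$ and support in $|y|\le\rho$, so Lemma~\ref{lem:bump} with $\tau=\rho$ gives $\|1-\eta_\rho\|_A\le6$ and $\|w_\rho\|_A\le6\|K_t\|_A$. Each Fourier coefficient of $w_\rho$ tends to $0$ because $\|w_\rho\|_{L^1}\to0$. Since $c_n\to0$, Lemma~\ref{lem:null} gives $\langle S,w_\rho\rangle\to0$. It therefore suffices to bound $\langle S,f\rangle$ uniformly in $\rho$.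

Lemma~\ref{lem:abel}(a) multiplies test functions by $1-e^{-iy}$, so the basic object is
\[
v(y)=K_t(y)\eta_\rho(y)(1-e^{-iy}),
\]
a Lipschitz function supported in $\rho/2\le|y|\le2t$. For $|y|\le2t$ we have $K_t\le\pi/t$, $|K_t'|\le\pi/(2t^2)$, $|1-e^{-iy}|\le|y|$ and $|y\eta_\rho'(y)|\le2$ almost everywhere. The product rule gives three terms, bounded by $\pi/t$, $2\pi/t$ and $\pi/t$, and so
\begin{equation}\label{eq:v}
|v(y)|\le\frac{\pi|y|}t,\qquad\|v\|_\infty\le2\pi,\qquad\|v'\|_\infty\le\frac{4\pi}t .
\end{equation}
These bounds do not depend on $\rho$: the zero of $1-e^{-iy}$ at $0$ absorbs the steep slope of $\eta_\rho$.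

\subsection*{The case where $E$ lies on one side}
Suppose first that $E\cap[-r,0)=\emptyset$. Then $S$ cannot see the values of $f$ on the left of $0$, and we redefine them by reflection: let $\tilde f(y)=f(|y|)=e^{ik|y|}K_t(y)\eta_\rho(y)$. This function is even and Lipschitz, and $f-\tilde f$ is supported in $[-2t,-\rho/2]$, a compact set disjoint from $E$. So $\langle S,f\rangle=\langle S,\tilde f\rangle$ by \eqref{eq:near}, and Lemma~\ref{lem:abel}(a) bounds this by $B\|\tilde f(1-e^{-iy})\|_A$. Applying Lemma~\ref{lem:bump} directly would cost the derivative of $e^{ik|y|}$, which grows with $k$. Instead we split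
\[
\tilde f(y)(1-e^{-iy})=e^{iky}\,1_{\{y>0\}}v(y)+e^{-iky}\,1_{\{y<0\}}v(y).
\]
In each term the exponential is a character and does not change the $A$-norm. The two halves of $v$ are Lipschitz and satisfy \eqref{eq:v}, so Lemma~\ref{lem:bump} with $\tau=t$ bounds each norm by $2(2\pi+4\pi)=12\pi$. Thus $|\langle S,f\rangle|\le24\pi B$ for all $k$, $t$ and $\rho$.

\subsection*{The general case}
Now $E$ has points on both sides of $0$, but at each distance $|y|$ it is present on at most one side. At distances where $E$ is on the right we should copy $f$ from right to left, and at distances where $E$ is on the left, from left to right. The function $1_{\{y>0\}}$ must be replaced by a weight $\theta$ that switches between the two rules. By \eqref{eq:v} the product $\theta v$ keeps a slope of order $1/t$ as long as $|\theta'(y)|\le C/|y|$, that is, as long as $\theta$ is a Lipschitz function of $\log|y|$. This is why Definition~\ref{def:unbalanced} asks for a gap on the logarithmic scale.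

Let $Y_\pm=\{\log|y|:y\in E,\ 0<\pm y\le r\}$. By hypothesis every point of $Y_+$ is at distance at least $\gamma$ from every point of $Y_-$. Define $\omega:\mathbb R\to[0,1]$ by
\[
\omega(a)=\max\bigl\{0,\min\{1,\,2-3\operatorname{dist}(a,Y_+)/\gamma\}\bigr\},
\]
with $\omega=0$ if $Y_+=\emptyset$. Then $\omega$ is Lipschitz with constant $3/\gamma$. It equals $1$ at points within $\gamma/3$ of $Y_+$, and it equals $0$ at points within $\gamma/3$ of $Y_-$, because these are at distance at least $2\gamma/3$ from $Y_+$. Set $\theta(y)=\omega(\log y)$ for $y>0$ and $\theta(y)=1-\omega(\log|y|)$ for $y<0$. Then $\theta$ is locally Lipschitz on $\{y\neq0\}$, $0\le\theta\le1$, and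
\begin{equation}\label{eq:theta}
\theta(y)+\theta(-y)=1,\qquad|\theta'(y)|\le\frac3{\gamma|y|}\ \text{ a.e.},\qquad\theta=1\text{ near each }y\in E\text{ with }0<|y|\le r .
\end{equation}
For the last property, if $y>0$ then $\log y\in Y_+$ and $\omega=1$ near $\log y$; if $y<0$ then $\log|y|\in Y_-$ and $\omega=0$ near $\log|y|$.

Define the even function $\tilde f(y)=f(y)\theta(y)+f(-y)\theta(-y)$, with $\tilde f(0)=0$. It is Lipschitz, because $f$ is supported in $\rho/2\le|y|\le2t$. By the first identity in \eqref{eq:theta},
\[
f(y)-\tilde f(y)=\bigl(1-\theta(y)\bigr)\bigl(f(y)-f(-y)\bigr).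
\]
This vanishes near every point of $E$: near $0$ and near points with $|y|>r>2t$ the second factor vanishes, and near points with $0<|y|\le r$ the first one does. Hence $\langle S,f\rangle=\langle S,\tilde f\rangle$ by \eqref{eq:near}. Since $K_t\eta_\rho$ is even,
\[
\tilde f(y)(1-e^{-iy})=e^{iky}\,\theta(y)v(y)+e^{-iky}\,\bigl(1-\theta(y)\bigr)v(y).
\]
Let $u$ be either $\theta v$ or $(1-\theta)v$. By \eqref{eq:v} and \eqref{eq:theta}, $u$ is Lipschitz, supported in $|y|\le2t$, $\|u\|_\infty\le2\pi$, and
\[
|u'|\le|v'|+|v|\,|\theta'|\le\frac{4\pi}t+\frac{3\pi}{\gamma t}\quad\text{a.e.}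
\]
Lemma~\ref{lem:bump} with $\tau=t$ gives $\|u\|_A\le6\pi(2+1/\gamma)$. By Lemma~\ref{lem:abel}(a), $|\langle S,f\rangle|\le12\pi(2+1/\gamma)B$, and letting $\rho\to0$ proves Proposition~\ref{prop:good}. \qed

\section{Uniqueness inside unbalanced sets}\label{sec:inner}

The hypothesis that $E$ is unbalanced is used twice below: it makes $E$ null, which gives convergence to $0$ almost everywhere, and it gives goodness through Proposition~\ref{prop:good}. Goodness is a pointwise condition, which is why $\gamma$ and $r$ may depend on the point.

\begin{proof}[Proof of Theorem~\ref{thm:inner}]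
(a) Since $|E|=0$, Proposition~\ref{prop:closedM}(a) gives $S_N\to0$ almost everywhere. The sets $W_n=\{x\in E:|S_N(x)|\le n\text{ for all }N\ge0\}$ are closed, and $E\setminus\bigcup_nW_n=\{x\in E:\sup_N|S_N(x)|=\infty\}$. Let $g\in C^\infty$. By Lemma~\ref{lem:smooth},
\[
|(gS)_N(x)|\le n\|g\|_\infty+2\|S\|\sum_k|k|\,|\hat g(k)|\qquad(x\in W_n,\ N\ge0).
\]
Hypothesis (i) of Proposition~\ref{prop:extract} follows from Lemma~\ref{lem:abel}(b). Hypothesis (ii) follows from Proposition~\ref{prop:good} applied to $gS$, which is supported in $E$ by \eqref{eq:suppprod}. The proposition gives a closed M-set in $\operatorname{supp}S\setminus\bigcup_nW_n\subseteq E\setminus\bigcup_nW_n$.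

(b) Every U-set belongs to $U^{\mathrm{int}}$. Conversely, let $G\subseteq E$, $G\in U^{\mathrm{int}}$, and let $S$ be a series with $S_N(x)\to0$ for all $x\notin G$. Then $S_N\to0$ off $E$, and $E\ne\mathbb T$, so Proposition~\ref{prop:closedM}(b) gives $S\in PF$ and $\operatorname{supp}S\subseteq E$. If $S\ne0$, part (a) provides a closed M-set on which the partial sums are unbounded at every point. Such points lie in $G$, since off $G$ the partial sums converge. This contradicts $G\in U^{\mathrm{int}}$, so $S=0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:char}]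
The set $E'$ is unbalanced, with the same $\gamma$ and $r$ at each of its points as for the larger set. If $E'$ is an M-set, Theorem~\ref{thm:DSR} gives a $G_\delta$ set $G\subseteq E'$ in $U^{\mathrm{int}}$ that is not covered by countably many closed U-sets, and $G$ is a U-set by Theorem~\ref{thm:inner}(b). If $E'$ is a U-set, then each of its subsets is covered by the single closed U-set $E'$.
\end{proof}

\section{The Cantor set of ratio $2/7$}\label{sec:cantor}

We need a set that is thin enough to be unbalanced and still supports a pseudofunction. For the Cantor set of ratio $\xi$, the first requirement will follow from $\xi<1/3$, and the second from the arithmetic of $1/\xi=7/2$.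

\begin{proof}[Proof of Theorem~\ref{thm:cantor}]
The set $E_0$ is a continuous image of the compact space $\{0,1\}^{\mathbb N}$, hence closed.

\emph{$E_0$ is unbalanced.} Consider two digit sequences that first differ at place $m$, and let $z,w$ be the points they represent. The $m$-th digits contribute $\pm(1-\xi)\xi^{m-1}$ to $z-w$, and the later ones contribute at most $\sum_{j>m}(1-\xi)\xi^{j-1}=\xi^m$ in modulus. Hence
\begin{equation}\label{eq:digits}
(1-2\xi)\xi^{m-1}\le|z-w|\le\xi^{m-1},
\end{equation}
digit sequences are unique, and $z>w$ exactly when the $m$-th digit of $w$ is $0$. Let $x$, $x+s$ and $x-s'$ lie in $E_0$ with $0<s,s'\le1$. The real numbers $x+s$ and $x-s'$ lie in $[-1,2]$, which meets no translate $[0,1]+2\pi l$ with $l\ne0$, so these are relations between points of $[0,1]$. Let $x+s$ and $x-s'$ first differ from $x$ at places $m$ and $m'$. Then the $m$-th digit of $x$ is $0$ and the $m'$-th digit of $x$ is $1$, so $m\ne m'$: a given place allows a move to the right or a move to the left, never both. If $m<m'$, then \eqref{eq:digits} gives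
\[
s'\le\xi^{m'-1}\le\xi^m\le\frac\xi{1-2\xi}\,s=\frac23s .
\]
If $m'<m$, the same chain with the roles exchanged gives $s\le\frac23s'$. So Definition~\ref{def:unbalanced} holds at every point with $\gamma=\log\frac32$ and $r=1$.

\emph{$E_0$ is an M-set.} Let $\mu$ be the distribution of $\sum\epsilon_j(1-\xi)\xi^{j-1}$ when the digits are independent and take the values $0$ and $1$ with probability $\frac12$. Put $c_n=\int e^{-iny}\,d\mu(y)$. By independence,
\[
|c_n|=\prod_{j\ge1}\Bigl|\frac{1+e^{-in(1-\xi)\xi^{j-1}}}2\Bigr|=\Phi\Bigl(\frac{5n}{14}\Bigr),\qquad\Phi(u)=\prod_{j\ge0}|\cos(u\xi^j)| .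
\]
We show that $\Phi(u)\to0$ as $|u|\to\infty$. Then $S=\sum c_ne^{inx}$ is a pseudofunction with $c_0=1$, and it is supported in $E_0$ because $\langle S,\varphi\rangle=\int\varphi\,d\mu$; so $E_0$ is an M-set by Proposition~\ref{prop:closedM}(c).

Suppose that $\Phi(u_l)\ge\delta>0$ with $|u_l|\to\infty$. As $\Phi$ is even we may take $u_l\ge\pi$. A large product forces most of the numbers $u_l\xi^j/\pi$ to be close to integers; to exploit this we read the sequence upward from the scale $1$. Put $q=1/\xi=7/2$ and write $u_l=\pi\alpha_lq^{m_l}$ with $\alpha_l\in[1,q)$ and integers $m_l\to\infty$. Keeping only the factors $j=0,\dots,m_l$ and using $\cos^2\beta=1-\sin^2\beta\le e^{-\sin^2\beta}$, we get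
\[
\delta^2\le\prod_{i=0}^{m_l}\cos^2(\pi\alpha_lq^i)\le\exp\Bigl(-\sum_{i=0}^{m_l}\sin^2(\pi\alpha_lq^i)\Bigr).
\]
Let $\alpha\in[1,q]$ be a limit point of $(\alpha_l)$. For each $I$, passing to the limit along a subsequence gives $\sum_{i=0}^I\sin^2(\pi\alpha q^i)\le2\log(1/\delta)$. So $\sin(\pi\alpha q^i)\to0$, that is, $\alpha q^i=n_i+e_i$ with $n_i\in\mathbb Z$ and $e_i\to0$. From $2\alpha q^{i+1}=7\alpha q^i$ we obtain $2n_{i+1}-7n_i=7e_i-2e_{i+1}$. The left side is an integer and the right side tends to $0$, so $2n_{i+1}=7n_i$ for all $i\ge i_0$. Then $2^kn_{i_0+k}=7^kn_{i_0}$ for all $k\ge0$. Since $7$ is odd, $n_{i_0}$ is divisible by every power of $2$, so $n_{i_0}=0$ and $n_i=0$ for $i\ge i_0$. This gives $\alpha q^i=e_i\to0$, which is absurd because $\alpha\ge1$ and $q>1$.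

\emph{Conclusion.} Let $G\subseteq E_0$ be the $G_\delta$ set given by Theorem~\ref{thm:DSR}. It belongs to $U^{\mathrm{int}}$, so it is a U-set by Theorem~\ref{thm:inner}(b), and it is not contained in a countable union of closed U-sets.
\end{proof}

\begin{remark}[The choice of the ratio]\label{rem:ratio}
The first part of the proof needs $\xi/(1-2\xi)<1$, that is, $\xi<1/3$. For $\xi=1/3$ the Cantor set is not unbalanced. Let $x$ have, for every $k$, a digit $0$ at some place $m=m_k$ followed by $k$ digits $1$, with $m_k\to\infty$. Keep the first $m-1$ digits of $x$ and continue with $1,0,0,\dots$ to get $z$, and with $0,0,0,\dots$ to get $w$. Then $z-w=2\cdot3^{-m}$ and $3^{-m}(1-3^{-k})\le x-w\le3^{-m}$, so $(z-x)/(x-w)\to1$ as $k\to\infty$. The second part of the proof breaks down when $q=1/\xi$ is an integer, since then $\alpha=1$ gives $\sin(\pi\alpha q^i)=0$ for all $i$.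
\end{remark}

\begin{remark}[Small dimension]\label{rem:dim}
The proof works without change for $\xi=2/p$ with $p\ge7$ odd. Then $\gamma=\log\frac{1-2\xi}\xi=\log\frac{p-4}2>0$, $|c_n|=\Phi(n(1-\xi)/2)$, and the relation $2n_{i+1}=pn_i$ leads to the same contradiction. The corresponding Cantor set has Hausdorff dimension $\log2/\log(p/2)$; the upper bound, which is all we need, holds because the set is covered by $2^m$ intervals of length $\xi^m$ for every $m$. So the sets $G$ can be taken inside closed sets of arbitrarily small Hausdorff dimension.
\end{remark}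

\begin{remark}[What is not claimed]\label{rem:not}
We do not claim that every Borel set in $U^{\mathrm{int}}$ is a set of uniqueness for symmetric partial sums when no hypothesis is made on its closure, nor that every closed set of multiplicity contains an unbalanced closed set of multiplicity. Neither statement is needed for the Question of Section~\ref{sec:intro}.
\end{remark}

\begin{thebibliography}{1}

\bibitem{DSR}
Debs and Saint Raymond, theorem on $G_\delta$ sets in $U^{\mathrm{int}}$ contained in closed sets of multiplicity; used in the form stated as Theorem~\ref{thm:DSR}.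

\end{thebibliography}
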